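# Can $\ell^q$ be reduced to countably many copies of $\ell^p$ when $p<q$?

## 1. Coordinatewise homomorphisms from $\ell^q$ to $\ell^p$

Fix $1\le p<\infty$ and call two real sequences equivalent if their difference is $p$-summable. As $p$ grows, the condition gets weaker. We ask whether the classes for a large exponent $q$ can be told apart, in a Borel way, by invariants of a smaller exponent $p$, even if we may use countably many such invariants at once. We begin with the situation where a proof is easy, and then see what it lacks.

**Definition ($\ell^p$).** For $1\le p<\infty$ and $x,y\in\mathbb R^\omega$,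
$$x\,\ell^p\,y\iff\sum_{n\in\omega}|x(n)-y(n)|^p<\infty .$$

This is an equivalence relation; transitivity is Minkowski's inequality.

**Definition (homomorphism, reduction).** Let $E,F$ be equivalence relations on Polish spaces $X,Y$. A homomorphism from $E$ to $F$ is a map $h:X\to Y$ with $x\,E\,x'\Rightarrow h(x)\,F\,h(x')$. A reduction is a map with $x\,E\,x'\iff h(x)\,F\,h(x')$. We write $E\le_BF$ if there is a Borel reduction, $E<_BF$ if $E\le_BF$ and $F\not\le_BE$, and $E\sim_BF$ if $E\le_BF$ and $F\le_BE$.

For example, let $p<q$ and consider the identity map of $\mathbb R^\omega$. It is a homomorphism from $\ell^p$ to $\ell^q$: a $p$-summable sequence tends to $0$, so from some point on $|\cdot|^q\le|\cdot|^p$. It is not a homomorphism from $\ell^q$ to $\ell^p$: the sequences $0$ and $y(n)=(n+1)^{-1/p}$ are $\ell^q$-equivalent, since $\sum(n+1)^{-q/p}<\infty$, but they are not $\ell^p$-equivalent, since $\sum (n+1)^{-1}=\infty$.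

So can another map do better? Try first a map that uses one function $g:\mathbb R\to\mathbb R$ in every coordinate, $h(x)(n)=g(x(n))$, and suppose that $h$ is a homomorphism from $\ell^q$ to $\ell^p$, where $p<q$. We claim that $g$ is constant. For $m\ge1$ put
$$D_m=\{i2^{-m}:0\le i\le2^m\},\qquad N_m=\lceil2^{mq}/m^2\rceil .$$
The number $N_m$ says how many coordinates may be moved by $2^{-m}$ without leaving the $\ell^q$-class. Indeed, we may do this for all $m$ together, since
$$\sum_{m\ge1}N_m2^{-mq}\le\sum_{m\ge1}\left(m^{-2}+2^{-mq}\right)<\infty. \tag{1}$$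
Choose disjoint sets $I_m\subseteq\omega$ with $|I_m|=N_m$. Let $a_m$ be the maximum of $|g(v+2^{-m})-g(v)|^p$ over $v,v+2^{-m}\in D_m$, attained at $v_m$. Let $x(n)=v_m$ and $y(n)=v_m+2^{-m}$ for $n\in I_m$, and let both be $0$ off $\bigcup_mI_m$. By (1), $x\,\ell^q\,y$, so $h(x)\,\ell^p\,h(y)$, which says that $A:=\sum_mN_ma_m<\infty$. Hence $a_m\le A/N_m\le A\,m^22^{-mq}$. Now walk from $0$ to $1$ in $2^m$ steps of length $2^{-m}$:
$$|g(1)-g(0)|^p\le\left(2^ma_m^{1/p}\right)^p=2^{mp}a_m\le A\,m^22^{-m(q-p)}\longrightarrow0\quad(m\to\infty).$$
So $g(1)=g(0)$. Since $x\mapsto h(a+(b-a)x)$ (affine in each coordinate) is again a homomorphism, the same argument applied to $v\mapsto g(a+(b-a)v)$ gives $g(a)=g(b)$ for all $a,b$.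

Now let the function vary with the coordinate. We can no longer hope that every $g_n$ is constant (take $g_n(v)=2^{-n}\sin v$, for which all values $h(x)$ lie in one class), but we can find many coordinates on which the move from $0$ to $1$ is cheap.

**Proposition 1.** Let $1\le p<q<\infty$, let $g_n:\mathbb R\to\mathbb R$ be arbitrary functions, and suppose that $h(x)(n)=g_n(x(n))$ is a homomorphism from $\ell^q$ to $\ell^p$. Then there is an infinite set $B\subseteq\omega$ such that $h(x)\,\ell^p\,h(y)$ for all $x,y\in\{0,1\}^\omega$ that vanish off $B$. In particular $h$ is not a reduction.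

**Proof.** Let $I_m$ be as above. For $n\in I_m$ let $a_n$ be the maximum of $|g_n(v+2^{-m})-g_n(v)|^p$ over $v,v+2^{-m}\in D_m$, attained at $v_n$. Put $x(n)=v_n$, $y(n)=v_n+2^{-m}$ for $n\in I_m$, and $x(n)=y(n)=0$ elsewhere. By (1), $x\,\ell^q\,y$, so $A:=\sum_m\sum_{n\in I_m}a_n<\infty$. The set $I_m$ has $N_m$ elements, so some $i(m)\in I_m$ has $a_{i(m)}\le A/N_m\le A\,m^22^{-mq}$. Walking from $0$ to $1$ in $2^m$ steps gives
$$|g_{i(m)}(1)-g_{i(m)}(0)|^p\le2^{mp}a_{i(m)}\le A\,m^22^{-m(q-p)},$$
and the right side is summable over $m$. Let $B=\{i(m):m\ge1\}$. For $x,y\in\{0,1\}^\omega$ vanishing off $B$, we get $\sum_n|h(x)(n)-h(y)(n)|^p\le\sum_mA\,m^22^{-m(q-p)}<\infty$. Finally $0$ and the characteristic function of $B$ are not $\ell^q$-equivalent, because $B$ is infinite, while their images are $\ell^p$-equivalent. $\square$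

The proof averages over the $N_m$ coordinates of mesh $2^{-m}$, and then chains $2^m$ small steps. The multiplicity is what pays: with one coordinate for each $m$ we would only know $\sum_ma_m<\infty$, which says nothing about $2^{mp}a_m$. The proof did not use that the $g_n$ are Borel. Two things change in general: the target may be a countable product, and the map need not act coordinate by coordinate. We take them in this order.

## 2. Countably many targets, still coordinatewise

**Definition (product).** If $E_\lambda$ is an equivalence relation on $X_\lambda$ for $\lambda\in\Lambda$, then $\prod_\lambda E_\lambda$ on $\prod_\lambda X_\lambda$ is given by $x\left(\prod_\lambda E_\lambda\right)y\iff\forall\lambda\;x(\lambda)\,E_\lambda\,y(\lambda)$. In particular $x\,(\ell^p)^\omega\,y$ means $x(n)\,\ell^p\,y(n)$ for every $n$; nothing is required uniformly in $n$.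

For example, let $x(n)=0$ and $y(n)=(n,n,\dots,n,0,0,\dots)$ with $n$ entries equal to $n$. Then $x\,(\ell^1)^\omega\,y$, although the sums $\sum_b|x(n)(b)-y(n)(b)|=n^2$ are unbounded.

The problem of these notes is: prove or disprove that for all $1\le p<q<\infty$, $\ell^q\not\le_B(\ell^p)^\omega$. The statement will turn out to be true. There is something to do even after $\ell^q\not\le_B\ell^p$ is known, since $\ell^p<_B(\ell^p)^\omega$ (Section 3), so the product has more room.

A map into a product is a sequence $h=(h^k)_{k\in\omega}$, and it is a homomorphism exactly when every $h^k$ is one. Suppose each $h^k$ is a coordinatewise homomorphism from $\ell^q$ to $\ell^{p_k}$, with $p_k<q$. The obvious attempts stop as follows.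

*Treat each $k$ separately.* Proposition 1 gives a set $B^k$ for each $k$. Moving from $0$ to the characteristic function of $B^k$ is invisible to $h^k$, but it may be visible to $h^{k'}$ for some $k'\ne k$. To contradict that $h$ is a reduction we need one inequivalent pair that no $h^k$ sees.

*Treat the $k$ one after the other.* After $k=0$ we hold a set $B^0$ and the points of $\{0,1\}^\omega$ supported on it. On these points the coordinates take only the values $0$ and $1$, so the steps of length $2^{-m}$ on which the argument lives are gone. Without small steps nothing can be proved: the inclusion $\{0,1\}^\omega\to\mathbb R^\omega$ preserves inequivalence for every exponent, because for $0$–$1$ sequences $\sum_n|x(n)-y(n)|^r$ is the number of differences, whatever $r$ is.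

So one coordinate $i(m)$ has to be good for all $k$ at once. The averaging has room for this: weight the costs so that their total over all $k$ is still finite, and average once.

**Proposition 2.** Let $p_k<q$ for $k\in\omega$ (all in $[1,\infty)$), and for each $k$ let $h^k(x)(n)=g_n^k(x(n))$ be a homomorphism from $\ell^q$ to $\ell^{p_k}$. Then there is an infinite $B\subseteq\omega$ such that for all $x,y\in\{0,1\}^\omega$ vanishing off $B$ and all $k$, $h^k(x)\,\ell^{p_k}\,h^k(y)$.

**Proof.** Let $a_n^k$ be the number $a_n$ of the previous proof, formed with $g_n^k$ and the exponent $p_k$. That proof, applied to each $k$ by itself (the pair $x,y$ may depend on $k$), gives $A^k:=\sum_na_n^k<\infty$, where $n$ runs over $\bigcup_mI_m$. Put $c_k=2^{-k-1}/(1+A^k)$. Then $\sum_n\sum_kc_ka_n^k=\sum_kc_kA^k\le1$, so some $i(m)\in I_m$ has $\sum_kc_ka^k_{i(m)}\le1/N_m\le m^22^{-mq}$. Every single term is then at most this: $a^k_{i(m)}\le c_k^{-1}m^22^{-mq}$ for every $k$. Chaining gives $|g^k_{i(m)}(1)-g^k_{i(m)}(0)|^{p_k}\le c_k^{-1}m^22^{-m(q-p_k)}$, which for each fixed $k$ is summable over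 $m$. Take $B=\{i(m):m\ge1\}$. $\square$

The constant $c_k^{-1}$ and the rate $q-p_k$ both depend on $k$, and this does no harm, because equivalence in a product asks for no uniformity. Even $\sup_kp_k=q$ is allowed.

## 3. The statements, and what a general Borel map changes

**Definition ($E_0$).** On $2^\omega$, $x\,E_0\,y\iff\exists m\,\forall n\ge m\;x(n)=y(n)$.

So $000\cdots$ and $111\cdots$ are not $E_0$-equivalent. For $x,y\in2^\omega$ the sum $\sum|x(n)-y(n)|^q$ counts the differences, so the inclusion $2^\omega\to\mathbb R^\omega$ reduces $E_0$ to $\ell^q$.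

**Theorem 3.** Let $J$ be a nonempty countable set and $K$ a countable set. Let $q_j\in[1,\infty)$ $(j\in J)$ and $p_k\in[1,\infty)$ $(k\in K)$ satisfy $p_k<q_j$ for all $j,k$. For each $k$ let $h^k:(\mathbb R^\omega)^J\to\mathbb R^\omega$ be a Borel homomorphism from $\prod_j\ell^{q_j}$ to $\ell^{p_k}$. Then there is a continuous $\theta:(2^\omega)^J\to(\mathbb R^\omega)^J$ such that

1. $\theta$ reduces $(E_0)^J$ to $\prod_j\ell^{q_j}$;
2. $h^k(\theta(x))\;\ell^{p_k}\;h^k(\theta(y))$ for all $x,y\in(2^\omega)^J$ and all $k\in K$.

**Corollary 4.** If $1\le p<q<\infty$, then $\ell^q\not\le_B(\ell^p)^\omega$. More generally, if $p_k<q$ for all $k\in\omega$ (even with $\sup_kp_k=q$), then $\ell^q\not\le_B\prod_{k\in\omega}\ell^{p_k}$.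

**Proof of Corollary 4 from Theorem 3.** Let $h=(h^k)_{k\in\omega}$ be a Borel reduction. Each $h^k$ is a Borel homomorphism from $\ell^q$ to $\ell^{p_k}$. Apply Theorem 3 with $J$ a singleton, and let $x=000\cdots$, $y=111\cdots$. By (1), $\theta(x)$ and $\theta(y)$ are not $\ell^q$-equivalent. By (2), $h(\theta(x))$ and $h(\theta(y))$ are equivalent in the product. This contradicts that $h$ is a reduction. $\square$

A listener interested only in Corollary 4 may take $J=\{0\}$ in Sections 4 and 5.

We use the following facts. Those on $F_\sigma$ relations, and the theorem of Dougherty and Hjorth, are needed only in Section 6.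

*Baire category.* A nonempty $G_\delta$ subset of a compact metrizable space is Polish, and a nonempty Polish space is not a countable union of closed sets with empty interior.

*Borel maps are continuous on comeager sets.* Let $f:X\to Y$ be Borel, $X$ Polish, $Y$ second countable with basis $(U_r)$. Each $f^{-1}(U_r)$ is Borel, hence equals an open set $P_r$ up to a meager set $M_r$. Off the meager set $\bigcup_rM_r$ the sets $f^{-1}(U_r)$ and $P_r$ coincide, so $f$ is continuous on the complement. For countably many maps one comeager set works for all.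

*$F_\sigma$ relations.* Every $\ell^p$ is $F_\sigma$: it is the union over $M\in\omega$ of the sets $\{(x,y):\sum_{n<N}|x(n)-y(n)|^p\le M\text{ for all }N\}$, which are closed. We quote that if $E$ is $F_\sigma$, then $(E_0)^\omega\not\le_BE$. Since $(E_0)^\omega\le_B(\ell^p)^\omega$ by the inclusion, this gives $\ell^p<_B(\ell^p)^\omega$. Note that this tool bounds products from below; it does not forbid reducing $\ell^q$, which is itself $F_\sigma$, to a product.

*Finite powers and different exponents.* $(\ell^p)^n\sim_B\ell^p$ for each finite $n\ge1$ (interleave $n$ sequences into one, and conversely put zeros in the other $n-1$ coordinates). The theorem of Dougherty and Hjorth says that $\ell^p<_B\ell^q$ for $1\le p<q<\infty$.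

Now let $h$ be an arbitrary Borel homomorphism. Where does Proposition 1 break? Twice we used that input coordinate $n$ affects output coordinate $n$ only. First, we read off $\sum a_n<\infty$ from one pair $h(x)\,\ell^p\,h(y)$, which needs the individual changes to sit in disjoint places of the output. Second, at the end, we added up infinitely many cheap moves. For general $h$, the effect of one move may spread over all of the output and may depend on the other coordinates of $x$, and different effects may overlap and cancel.

A small example shows a way out. The map $h(x)(b)=x(b)+x(b+1)$ is a homomorphism from $\ell^q$ to $\ell^q$, by Minkowski's inequality, and its inputs overlap: $x(b)$ influences the outputs $b-1$ and $b$. Freeze the odd inputs at $0$. The even input $x(2i)$ with $i\ge1$ is then the only free input that influences the outputs $2i-1$ and $2i$, and $x(0)$ is the only one for output $0$. On this smaller set $h$ acts coordinatewise, with values in blocks. The plan in general is to freeze most of the inputs, at suitably generic values, so that the remaining free inputs act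 on disjoint windows of the output up to a summable error. Two mechanisms give this. Changes in early inputs hardly affect late outputs, because a change of finitely many coordinates stays inside one class and a homomorphism respects classes; Baire category makes this uniform. Changes in late inputs hardly affect early outputs, by continuity on a comeager set. The free coordinates must remain numerous enough for the averaging, so we plan for $N_{j,m}$ coordinates of each mesh in advance.

## 4. Freezing coordinates so that the free ones act on disjoint windows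

If $K=\emptyset$, let $\theta$ be the inclusion $(2^\omega)^J\to(\mathbb R^\omega)^J$; it reduces $(E_0)^J$ to $\prod_j\ell^{q_j}$ by counting differences. Otherwise repeat indices if necessary and assume $K=\omega$. Also assume that $J$ is $\omega$ or a finite initial segment of $\omega$.

**Step 1. A compact domain on which every mesh occurs infinitely often.** We want coordinates with values in finite grids $D_m$, so that maxima exist and only finitely many initial strings must be handled at a time. Choose labels $m(j,n)\ge1$ for $(j,n)\in J\times\omega$ so that for each $j$ and each $m\ge1$ there are infinitely many $n$ with $m(j,n)=m$ (for instance let $n\mapsto m(j,n)$ run through $1,1,2,1,2,3,\dots$). Identify $(\mathbb R^\omega)^J$ with $\mathbb R^{J\times\omega}$ and enumerate $J\times\omega$ in order type $\omega$. The closed set $\prod_{(j,n)}D_{m(j,n)}$ becomes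
$$X=\prod_{t\in\omega}D_{m(t)},$$
where each $t$ carries a label $(j(t),m(t))$, and every label in $J\times\{1,2,\dots\}$ occurs infinitely often. The space $X$ is compact metrizable, and the restriction $E$ of $\prod_j\ell^{q_j}$ to $X$ is
$$x\,E\,y\iff\forall j\ \sum_{t:\,j(t)=j}|x(t)-y(t)|^{q_j}<\infty. \tag{2}$$
Let $f^k=h^k\restriction X$, a Borel homomorphism from $E$ to $\ell^{p_k}$. For $n\in\omega$ let $X_n=\prod_{t<n}D_{m(t)}$ and $X^{\ge n}=\prod_{t\ge n}D_{m(t)}$. For a finite string $u$ on an interval of coordinates, $[u]$ is the set of its extensions (in $X$ or in the relevant $X^{\ge n}$); it is clopen.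

**Step 2. A comeager set of continuity.** By the fact recalled in Section 3 there are dense open sets $O_0\supseteq O_1\supseteq\cdots$ in $X$ such that, with $G=\bigcap_iO_i$, every $f^k\restriction G$ is continuous.

**Step 3. The list of free coordinates we will need.** Let
$$N_{j,m}=\lceil2^{mq_j}/m^2\rceil .$$
Enumerate the countably infinite set $\{(j,m,c):j\in J,\ m\ge1,\ c<N_{j,m}\}$ as a sequence indexed by $i\in\omega$, let $(j_i,m_i)$ be the first two entries of the $i$-th term, and let $I_{j,m}=\{i:(j_i,m_i)=(j,m)\}$. These sets are disjoint, and $|I_{j,m}|=N_{j,m}$. Put $\varepsilon_i=2^{-i}$.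

We shall build integers
$$0=n_0\le t_0<n_1\le t_1<n_2\le\cdots,\qquad0=l_0<l_1<l_2<\cdots,$$
with $t_i$ of label $(j_i,m_i)$, and values $w(t)\in D_{m(t)}$ for all $t\notin T:=\{t_0,t_1,\dots\}$. The coordinates in $T$ are free and the others are frozen at $w$:
$$Z=\{x\in X:x(t)=w(t)\text{ for all }t\notin T\}.$$
At stage $i$ we are given $n_i$, $l_i$ and $w$ on $[0,n_i)\setminus\{t_0,\dots,t_{i-1}\}$. Steps 4 to 6 describe stage $i$; only the maps $f^k$ with $k\le i$ are treated there.

**Step 4. Place the next free coordinate.** Let $t_i\ge n_i$ be least with label $(j_i,m_i)$. Put $w=0$ on $[n_i,t_i)$ and $n'=t_i+1$. Let $S\subseteq X_{n'}$ be the set of strings that agree with $w$ off $\{t_0,\dots,t_i\}$. It is finite, and it contains all the possible pasts of a point of $Z$. Let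
$$G_S=\{z\in X^{\ge n'}:s^\frown z\in G\text{ for all }s\in S\}.$$
For each $s\in S$ the map $z\mapsto s^\frown z$ is a homeomorphism of $X^{\ge n'}$ onto the clopen set $[s]$, in which $G$ is a dense $G_\delta$. So $G_S$ is a finite intersection of dense $G_\delta$ sets, hence a dense $G_\delta$ in $X^{\ge n'}$ and a nonempty Polish space.

**Step 5. Make late outputs insensitive to the past.** For $l\in\omega$ let $V_l$ be the set of $z\in G_S$ such that for all $k\le i$ and $s,s'\in S$,
$$\sum_{b\ge l}\left|f^k(s^\frown z)(b)-f^k(s'^\frown z)(b)\right|^{p_k}\le\varepsilon_i. \tag{3}$$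
Condition (3) says that all finite partial sums are at most $\varepsilon_i$, and each partial sum is a continuous function of $z\in G_S$, because $z\mapsto f^k(s^\frown z)$ is continuous on $G_S$. So $V_l$ is closed in $G_S$. The points $s^\frown z$ and $s'^\frown z$ differ in finitely many coordinates, so they are $E$-equivalent and $f^k(s^\frown z)\,\ell^{p_k}\,f^k(s'^\frown z)$. Hence for each $z$ and each of the finitely many triples $(k,s,s')$, (3) holds for all large $l$. Thus $\bigcup_lV_l=G_S$, and the $V_l$ increase with $l$. By Baire category some $V_l$ has nonempty interior in $G_S$, and so do all later ones. So there are $l_{i+1}>l_i$ and a finite string $u$ on an interval $[n',n'')$ with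
$$[u]\cap G_S\subseteq V_{l_{i+1}}. \tag{4}$$

**Step 6. Make early outputs insensitive to the future.** Pick $z\in[u]\cap G_S$, which is possible because $G_S$ is dense. Choose $\eta>0$ with $l_{i+1}(2\eta)^{p_k}\le\varepsilon_i$ for all $k\le i$. For each $s\in S$ we have $s^\frown z\in G\subseteq O_i$, and $f^k\restriction G$ is continuous at $s^\frown z$. Only finitely many $s\in S$, $k\le i$ and $b<l_{i+1}$ are involved, so there is $n_{i+1}\ge n''$ with $n_{i+1}>t_i$ such that for all $s\in S$:

- $[(s^\frown z)\restriction n_{i+1}]\subseteq O_i$;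
- if $y\in G$ extends $(s^\frown z)\restriction n_{i+1}$, then $|f^k(y)(b)-f^k(s^\frown z)(b)|\le\eta$ for all $k\le i$ and $b<l_{i+1}$.

Put $w(t)=z(t)$ for $t\in[n',n_{i+1})$. This ends stage $i$.

**Step 7. What the construction gives.** We show that $Z\subseteq G$ and that for all $i$, all $k\le i$ and all $x,y\in Z$:

- (a) if $x(t)=y(t)$ for all $t>t_i$, then $\displaystyle\sum_{b\ge l_{i+1}}|f^k(x)(b)-f^k(y)(b)|^{p_k}\le\varepsilon_i$;
- (b) if $x(t)=y(t)$ for all $t\le t_i$, then $\displaystyle\sum_{b<l_{i+1}}|f^k(x)(b)-f^k(y)(b)|^{p_k}\le\varepsilon_i$.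

Fix $i$, and let $n',S,u,z,\eta$ be those of stage $i$. There is no free coordinate in $[n',n_{i+1})$, since $t_i<n'$ and $t_{i+1}\ge n_{i+1}$. So each $x\in Z$ extends $(s^\frown z)\restriction n_{i+1}$, where $s=x\restriction n'\in S$. By Step 6, $x\in O_i$. This holds for every $i$, so $Z\subseteq\bigcap_iO_i=G$.

For (a), write $x=s^\frown z'$ and $y=s'^\frown z'$ with $s,s'\in S$ and a common tail $z'\in X^{\ge n'}$. The tail agrees with $w$ on $[n',n_{i+1})\supseteq[n',n'')$, and there $w=z$ extends $u$; so $z'\in[u]$. For every $r\in S$ the point $r^\frown z'$ belongs to $Z\subseteq G$, so $z'\in G_S$. By (4), $z'\in V_{l_{i+1}}$, and (3) is the assertion.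

For (b), let $s=x\restriction n'=y\restriction n'$. Both $x$ and $y$ lie in $G$ and extend $(s^\frown z)\restriction n_{i+1}$. By Step 6, $|f^k(x)(b)-f^k(y)(b)|\le2\eta$ for $b<l_{i+1}$, so the sum in (b) is at most $l_{i+1}(2\eta)^{p_k}\le\varepsilon_i$.

**Step 8. On $Z$ the maps act coordinatewise, up to equivalence.** For $x\in Z$ write $x_i=x(t_i)$; this identifies $Z$ with $\prod_iD_{m_i}$. Let $W_i=[l_i,l_{i+1})$; these windows partition $\omega$. For $v\in D_{m_i}$ let $v^{[i]}\in Z$ be the point whose $i$-th free coordinate is $v$ and whose other free coordinates are $0$, and let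
$$g_i^k(v)=f^k(v^{[i]})\restriction W_i\in\mathbb R^{W_i}.$$
On $\mathbb R^{W_i}$ let $\|\cdot\|_p$ be the usual $p$-norm.

**Lemma 5.** For all $k$ and all $x,y\in Z$,
$$f^k(x)\,\ell^{p_k}\,f^k(y)\iff\sum_i\|g_i^k(x_i)-g_i^k(y_i)\|_{p_k}^{p_k}<\infty. \tag{5}$$

**Proof.** Let $x\in Z$ and $i\ge k+1$. We compare $f^k(x)$ on the window $W_i$ with $g_i^k(x_i)$ in two moves: first erase the past of $x$, then erase its future. Let $x'\in Z$ have $x'_r=0$ for $r<i$ and $x'_r=x_r$ for $r\ge i$. Then $x$ and $x'$ agree at all $t>t_{i-1}$, and $k\le i-1$, so (a) at stage $i-1$ gives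
$$\sum_{b\ge l_i}|f^k(x)(b)-f^k(x')(b)|^{p_k}\le\varepsilon_{i-1}.$$
Next, $x'$ and $(x_i)^{[i]}$ differ at most in the free coordinates $t_r$ with $r>i$, so they agree at all $t\le t_i$, and (b) at stage $i$ gives
$$\sum_{b<l_{i+1}}|f^k(x')(b)-f^k((x_i)^{[i]})(b)|^{p_k}\le\varepsilon_i.$$
Both sums include the $b\in W_i$. Using $|\alpha+\beta|^p\le2^p(|\alpha|^p+|\beta|^p)$ we get
$$\|f^k(x)\restriction W_i-g_i^k(x_i)\|_{p_k}^{p_k}\le2^{p_k}(\varepsilon_{i-1}+\varepsilon_i)\qquad(i\ge k+1),$$
which is summable over $i\ge k+1$. The remaining windows $W_0,\dots,W_k$ contain only the finitely many $b<l_{k+1}$. So $f^k(x)$ is $\ell^{p_k}$-equivalent to the concatenation of the vectors $g_i^k(x_i)$, $i\in\omega$. The same holds for $y$. By transitivity, $f^k(x)\,\ell^{p_k}\,f^k(y)$ if and only if the two concatenations are $\ell^{p_k}$-equivalent, which is the right side of (5). $\square$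

We are back in the situation of Section 2, with vector-valued functions $g_i^k$ on the grids $D_{m_i}$ and with several sources $j\in J$.

## 5. Averaging over all targets and chaining

**Step 9. The total cost of small steps is finite for each $k$.** Let
$$a_i^k=\max\left\{\|g_i^k(v+2^{-m_i})-g_i^k(v)\|_{p_k}^{p_k}:v,\,v+2^{-m_i}\in D_{m_i}\right\}.$$
Fix $k$. Let $v_i$ attain the maximum, and let $x,y\in Z$ have $x_i=v_i$ and $y_i=v_i+2^{-m_i}$ for all $i$. For each $j$, the free coordinates with $j(t)=j$ are the $t_i$ with $i\in\bigcup_mI_{j,m}$, so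
$$\sum_{t:\,j(t)=j}|x(t)-y(t)|^{q_j}=\sum_{m\ge1}N_{j,m}2^{-mq_j}\le\sum_{m\ge1}\left(m^{-2}+2^{-mq_j}\right)<\infty.$$
By (2), $x\,E\,y$. Hence $f^k(x)\,\ell^{p_k}\,f^k(y)$, and (5) gives $A^k:=\sum_ia_i^k<\infty$.

**Step 10. In each group choose one coordinate that is good for every $k$.** Let $c_k=2^{-k-1}/(1+A^k)$, so that $\sum_k\sum_ic_ka_i^k\le1$. For each $(j,m)$ the sum of $\sum_kc_ka_i^k$ over the $N_{j,m}$ indices $i\in I_{j,m}$ is at most $1$. So there is $i(j,m)\in I_{j,m}$ with
$$\sum_kc_ka^k_{i(j,m)}\le\frac1{N_{j,m}}\le m^22^{-mq_j}.$$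
Hence for every $k$, with $i=i(j,m)$, $a_i^k\le c_k^{-1}m^22^{-mq_j}$.

**Step 11. Chain the small steps.** For $i=i(j,m)$ we have $m_i=m$. Move from $0$ to $1$ in $2^m$ steps of length $2^{-m}$ and use the triangle inequality for $\|\cdot\|_{p_k}$, valid since $p_k\ge1$:
$$\|g_i^k(1)-g_i^k(0)\|_{p_k}^{p_k}\le\left(2^m(a_i^k)^{1/p_k}\right)^{p_k}=2^{mp_k}a_i^k\le c_k^{-1}m^22^{-m(q_j-p_k)}\qquad(i=i(j,m)). \tag{6}$$

**Step 12. Cut off the coarse meshes so that the sum over $j$ converges too.** For one $j$ and one $k$ the right side of (6) is summable over $m$, because $p_k<q_j$. If $J$ is infinite we must also sum over $j$, and the gaps $q_j-p_k$ may shrink. For each $j\in J$ only finitely many $k$ satisfy $k\le j$, so there is an integer $\mu_j\ge1$ with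
$$\sum_{m\ge\mu_j}m^22^{-m(q_j-p_k)}\le2^{-j}\qquad\text{for all }k\le j.$$
Then for each fixed $k$,
$$\sum_{j\in J}\ \sum_{m\ge\mu_j}m^22^{-m(q_j-p_k)}<\infty, \tag{7}$$
because the terms with $j\ge k$ contribute at most $\sum_j2^{-j}=2$, and each of the finitely many $j<k$ contributes a finite amount.

**Step 13. Define $\theta$ and verify (1) and (2) of Theorem 3.** For $x\in(2^\omega)^J$ let $\theta(x)\in Z$ have free coordinate number $i(j,\mu_j+n)$ equal to $x(j)(n)$ for $j\in J$ and $n\in\omega$, and all other free coordinates equal to $0$. The values $0,1$ belong to every grid $D_m$, and the indices $i(j,m)$ are distinct since the sets $I_{j,m}$ are disjoint. So $\theta$ is well defined. It is continuous, because each coordinate of $\theta(x)$ is constant or is a coordinate of $x$.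

(1) For each $j$, the coordinates $t$ with $j(t)=j$ at which $\theta(x)$ and $\theta(y)$ differ are those $t_i$, $i=i(j,\mu_j+n)$, with $x(j)(n)\ne y(j)(n)$, and the difference there is $1$. So
$$\sum_{t:\,j(t)=j}|\theta(x)(t)-\theta(y)(t)|^{q_j}=|\{n:x(j)(n)\ne y(j)(n)\}|,$$
which is finite if and only if $x(j)\,E_0\,y(j)$. By (2), $\theta$ reduces $(E_0)^J$ to $\prod_j\ell^{q_j}$.

(2) Let $x,y\in(2^\omega)^J$ and $k\in\omega$. The term $\|g_i^k(\theta(x)_i)-g_i^k(\theta(y)_i)\|_{p_k}^{p_k}$ is $0$ unless $i=i(j,m)$ for some $j\in J$ and $m\ge\mu_j$, and in that case it is either $0$ or the left side of (6). So by (6) and (7),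
$$\sum_i\|g_i^k(\theta(x)_i)-g_i^k(\theta(y)_i)\|_{p_k}^{p_k}\le c_k^{-1}\sum_{j\in J}\sum_{m\ge\mu_j}m^22^{-m(q_j-p_k)}<\infty.$$
By (5), $f^k(\theta(x))\,\ell^{p_k}\,f^k(\theta(y))$, that is, $h^k(\theta(x))\,\ell^{p_k}\,h^k(\theta(y))$. This proves Theorem 3, and with it Corollary 4. $\square$

## 6. Which countable products reduce to which

Theorem 3 allows many sources as well as many targets, and this is enough to compare any two countable products.

**Theorem 6.** Let $J,K$ be nonempty countable (finite or infinite) sets and $q_j,p_k\in[1,\infty)$. The following are equivalent.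

(i) $\prod_{j\in J}\ell^{q_j}\le_B\prod_{k\in K}\ell^{p_k}$.

(ii) ($\alpha$) For every $j$ there is $k$ with $p_k\ge q_j$; and ($\beta$) for every finite $A\subseteq K$, for all but finitely many $j\in J$ there is $k\in K\setminus A$ with $p_k\ge q_j$.

(iii) There is a finite-to-one map $\varphi:J\to K$ with $q_j\le p_{\varphi(j)}$ for all $j$.

For example, let $K=\omega$ and $p_k=2-\frac1{k+1}$. If $q<2$, choose $k_0$ with $p_{k_0}\ge q$; then $\varphi(j)=k_0+j$ satisfies (iii) for the constant family $q_j=q$, so $(\ell^q)^\omega\le_B\prod_k\ell^{p_k}$. If $q\ge2$, no $p_k$ is at least $q$, so not even $\ell^q\le_B\prod_k\ell^{p_k}$.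

**Proof, (iii) implies (i).** We reduce fibre by fibre. For each $k$ the fibre $\varphi^{-1}(k)$ is finite, of size $n$ say. If $n\ge1$, then $q_j\le p_k$ for $j$ in the fibre, so by the theorem of Dougherty and Hjorth (or the identity map when $q_j=p_k$) and by $(\ell^{p_k})^n\sim_B\ell^{p_k}$,
$$\prod_{j\in\varphi^{-1}(k)}\ell^{q_j}\le_B(\ell^{p_k})^n\le_B\ell^{p_k}.$$
If the fibre is empty, use a constant map in the coordinate $k$. The product of these maps over $k\in K$ is a Borel reduction as required in (i).

**Proof, (i) implies (ii).** We use Theorem 3 to make all but finitely many targets useless. Let $h=(h^k)_{k\in K}$ be a Borel reduction. For finite $A\subseteq K$ put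
$$J_A=\{j:q_j>p_k\text{ for all }k\in K\setminus A\},$$
and let $J'\subseteq J_A$ be nonempty. Fixing the coordinates in $J\setminus J'$ to be $0$ turns $h$ into a Borel reduction, still called $h$, of $\prod_{j\in J'}\ell^{q_j}$ to $\prod_{k\in K}\ell^{p_k}$. By the definition of $J_A$, Theorem 3 applies to the source $J'$ and the family $(h^k)_{k\in K\setminus A}$, which may be empty, and gives $\theta$. The map $h\circ\theta$ reduces $(E_0)^{J'}$ to $\prod_{k\in K}\ell^{p_k}$. For each $k\notin A$ the map $h^k\circ\theta$ sends all points into one $\ell^{p_k}$-class, so these components never distinguish two points. Therefore $x\mapsto(h^k(\theta(x)))_{k\in A}$ is a Borel reduction of $(E_0)^{J'}$ to $\prod_{k\in A}\ell^{p_k}$.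

Suppose ($\alpha$) fails for $j$. Then $j\in J_\emptyset$; take $A=\emptyset$ and $J'=\{j\}$. With no components left, all points of $2^\omega$ would be $E_0$-equivalent, which is absurd.

Suppose ($\beta$) fails for $A$. This says that $J_A$ is infinite. Take $J'=J_A$. Then $(E_0)^\omega\le_B\prod_{k\in A}\ell^{p_k}$. The right side is a finite product of $F_\sigma$ relations. It is $F_\sigma$, being a finite intersection of preimages of $F_\sigma$ sets under continuous maps (if $A=\emptyset$, it is the only relation on a one-point space). This contradicts the quoted fact that $(E_0)^\omega$ is not reducible to an $F_\sigma$ relation.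

**Proof, (ii) implies (iii).** If $K$ is finite, ($\beta$) with $A=K$ shows that $J$ is finite, and then any $\varphi$ given by ($\alpha$) works. Let $K=\{k_0,k_1,\dots\}$ be infinite, without repetition. The purpose is to push $\varphi(j)$ far out in $K$ for all but finitely many $j$. Let $A_n=\{k_r:r<n\}$ and
$$B_n=\{j:\text{no }k\in K\setminus A_n\text{ has }p_k\ge q_j\}.$$
Then $B_0=\emptyset$ by ($\alpha$), the $B_n$ increase with $n$, and each $B_n$ is finite by ($\beta$). Let $e:J\to\omega$ be injective. Let $n(j)$ be the largest $n\le e(j)$ with $j\notin B_n$; it exists since $j\notin B_0$. Since $j\notin B_{n(j)}$, we can choose $\varphi(j)\in K\setminus A_{n(j)}$ with $p_{\varphi(j)}\ge q_j$.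

To see that $\varphi$ is finite-to-one, let $\varphi(j)=k_r$. Since $k_r\notin A_{n(j)}$, we have $n(j)\le r$. If $e(j)>r$, then $r+1\le e(j)$ and $r+1>n(j)$, so the maximality of $n(j)$ gives $j\in B_{r+1}$. So $e(j)\le r$ or $j\in B_{r+1}$. Only finitely many $j$ satisfy the first, since $e$ is injective, and only finitely many the second, since $B_{r+1}$ is finite. $\square$

**Corollary 7.** Let all exponents be in $[1,\infty)$.

1. $\ell^q\le_B\prod_{k\in\omega}\ell^{p_k}$ if and only if $p_k\ge q$ for some $k$. In particular $\ell^q\le_B(\ell^p)^\omega$ if and only if $q\le p$.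
2. If $p<q$, then $\ell^q$ and $(\ell^p)^\omega$ are $\le_B$-incomparable, and $(\ell^p)^\omega<_B(\ell^q)^\omega$.
3. If $p<r\le q$, then $(\ell^r)^\omega\not\le_B\ell^q\times(\ell^p)^\omega$. Hence $(\ell^p)^\omega<_B\ell^q\times(\ell^p)^\omega<_B(\ell^q)^\omega$ for $p<q$.

**Proof.** We read everything off condition (iii) of Theorem 6.

(1) If $J$ is a singleton, every map $\varphi:J\to K$ is finite-to-one, so (iii) asks only for some $k$ with $p_k\ge q$.

(2) By (1), $\ell^q\not\le_B(\ell^p)^\omega$. Conversely $(\ell^p)^\omega\not\le_B\ell^q$, since there is no finite-to-one map from an infinite set to a singleton. Next, $(\ell^p)^\omega\le_B(\ell^q)^\omega$ with $\varphi$ the identity of $\omega$. If $(\ell^q)^\omega\le_B(\ell^p)^\omega$ held, then $\ell^q\le_B(\ell^q)^\omega\le_B(\ell^p)^\omega$, contrary to (1).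

(3) Let the source be $(\ell^r)^\omega$. In the target $\ell^q\times(\ell^p)^\omega$ only the one index carrying the exponent $q$ has exponent at least $r$. So $\varphi$ would have to send all of $\omega$ to this index, and it would not be finite-to-one. Now let $p<q$. A projection of index sets in the other direction gives the positive parts: $(\ell^p)^\omega\le_B\ell^q\times(\ell^p)^\omega$ by mapping the indices bijectively to those of the second factor, and $\ell^q\times(\ell^p)^\omega\le_B(\ell^q)^\omega$ by any bijection of the index sets, since $p,q\le q$. The first is strict, because $\ell^q\le_B\ell^q\times(\ell^p)^\omega$ while $\ell^q\not\le_B(\ell^p)^\omega$. The second is strict by the first sentence of (3) with $r=q$. $\square$
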